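# The conjugacy problem in free lattice-ordered groups

## 1. How long must a conjugator be? A guess and its tests

An *$\ell$-group* is a group with a lattice order that is preserved by multiplication on both sides. Let $2\le\eta<\infty$, let $A$ be a set of $\eta$ free generators, let $F=F_\eta$ be the free $\ell$-group on $A$ with identity $e$, and let $G=G_\eta\subset F$ be the free group on $A$. The conjugacy problem asks for an algorithm which, given two $\ell$-group words $u,v$, decides whether some $g\in F$ satisfies $g^{-1}ug=v$.

We may use that the word problem in $F$ is solvable. (It is also known, by Arora and McCleary, 1986, that one can decide whether two elements of $G$ are conjugate in $F$; we shall not need this.) So we can list all $g\in F$ and test each one. If $u,v$ are conjugate, the search stops. The trouble is to know when to give up. So the first guess is this.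

> *Guess.* Yes, there is an algorithm, because a conjugator, if there is one, can be chosen of size bounded by a computable function of $u$ and $v$.

We need a measure of size. In an $\ell$-group multiplication distributes over $\vee$ and $\wedge$ on both sides, inversion exchanges $\vee$ and $\wedge$, and the lattice is distributive. So every $\ell$-group word can be rewritten effectively as a finite expression
$$f=\bigvee_i\bigwedge_j w_{ij},\qquad w_{ij}\in G .$$
Write $|g|$ for word length in $G$ and $\mathrm B_n=\{g\in G:|g|\le n\}$, a finite set. Let $\lambda(f)$ be the least $\lambda$ such that $f$ has an expression with all words in $\mathrm B_\lambda$. Only finitely many $f$ have $\lambda(f)\le\lambda$, because such an $f$ is given by a finite family of subsets of $\mathrm B_\lambda$. So a computable bound on $\lambda(g)$ would do.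

**Test 1: $u=e$.** The only conjugate is $v=e$, and $g=e$ works.

**Test 2: $u=a\in A$ and $v\in G$ conjugate to $a$ in $G$.** Write $v=w^{-1}aw$. Replacing $w$ by $a^iw$ does not change $v$, so we may assume that the reduced word $w$ does not begin with $a^{\pm1}$. Then $w^{-1}aw$ is reduced, $|v|=2|w|+1$, and $w$ is a conjugator of length $(|v|-1)/2$. The conjugator we were handed could be long, but *multiplying it by a power of $u$* made it short.

This suggests a proof of the guess: take any conjugator $g$; then every $u^mg$ is a conjugator too; choose $m$ to make it short.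

**Test 3: $u=v=a$.** Put $a^+=a\vee e$ and $a^-=a^{-1}\vee e$. Both commute with $a$, since $a(a\vee e)=a^2\vee a=(a\vee e)a$, and similarly for $a^-$. So every $g_{m,n}=(a^+)^m(a^-)^n$ with $m,n\ge0$ conjugates $a$ to $a$. Let $F$ act on the chain $\mathbb Z$ by letting $a$ act as $x\mapsto x+1$ and the other generators trivially, with $\vee,\wedge$ acting as pointwise maximum and minimum. A word $w$ moves $0$ by at most $|w|$, so $|0\cdot f|\le\lambda(f)$. Here $a^+$ acts as $x\mapsto x+1$ and $a^-$ trivially, so $0\cdot a^kg_{m,n}=m+k$. If instead $a$ acts as $x\mapsto x-1$, then $a^+$ acts trivially, $a^-$ acts as $x\mapsto x+1$, and $0\cdot a^kg_{m,n}=n-k$. Hence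
$$\lambda(a^kg_{m,n})\ge\max(|m+k|,|n-k|)\ge\tfrac{m+n}2\quad\text{for every }k .$$
So no single power of $u$ makes $g_{m,n}$ short. The guess itself survives, since $g=e$ is a conjugator; but the proof suggested by Test 2 stops here. Where $a$ moves points up we want the power $k=-m$, and where it moves points down we want $k=n$. *Different powers of $u$ are needed in different places*, and the places, as well as the gluing of the pieces into one element of $F$, must be controlled by data computed from $u$ and $v$ alone.

**A negative instance.** The elements $a$ and $a\vee e$ are not conjugate: in the action with $a:x\mapsto x-1$, conjugate elements act equally because $\mathrm{Aut}(\mathbb Z)$ consists of translations and is abelian, but $a$ moves $0$ and $a\vee e$ acts trivially.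

Here is what we shall prove.

**Theorem 1.** There is an algorithm which, given $\eta$ and $u,v\in F_\eta$, decides whether $g^{-1}ug=v$ for some $g\in F_\eta$ (and finds such a $g$ if one exists).

**Theorem 2.** Let $e\ne u\in F$, $u^\perp=\{g:|g|\wedge|u|=e\}$, and let $C(u)$ be the centralizer of $u$. Then $C(u)/u^\perp$ is $\ell$-isomorphic to a finite cardinal product $\mathbb Z^{c}$, with $c=c(u)\ge1$ computable from $u$. The set of conjugators from $u$ to $v$ is empty or a coset $C(u)g$. Theorem 1 also holds for infinitely many generators.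

(In Theorem 2, $|g|=g\vee g^{-1}$ for $g\in F$ is the $\ell$-group absolute value. For elements of $G$ in the proof, $|\cdot|$ is word length; the context always tells.)

## 2. Right orders and the values of an element

We want to see an element of $F$ as a table of elements of $G$. The index set of the table will be the space of right orders.

*Lengths of expressions.* If $f,f'$ have expressions with words of length $\le\lambda,\lambda'$, then $ff'=\bigvee_{i,k}\bigwedge_{j,l}w_{ij}w'_{kl}$ has one with words of length $\le\lambda+\lambda'$. Also $f^{-1}=\bigwedge_i\bigvee_jw_{ij}^{-1}$ becomes, by distributivity, an expression with words of length $\le\lambda$. So $f^j$ has one with words of length $\le|j|\lambda$.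

**Definition ($G$-chain).** A *$G$-chain* is a totally ordered set $\Omega$ with a right action of $G$ by order automorphisms.

The group $\mathrm{Aut}(\Omega)$ is an $\ell$-group under pointwise $\max$ and $\min$. Since $F$ is free, the action extends uniquely to an $\ell$-homomorphism $F\to\mathrm{Aut}(\Omega)$, and
$$p\cdot\bigvee_i\bigwedge_jw_{ij}=\max_i\min_jpw_{ij}.$$
We shall use constantly that each $f\in F$ acts as an increasing bijection of $\Omega$. *Example:* $\Omega=\mathbb R$, $xa=x+1$, $xb=2x$; then $0\cdot(a\wedge b)=\min(1,0)=0$.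

**Definition (right orders and values).** $X$ is the set of *right orders* of $G$: total orders $P$ with $g<_Ph\Rightarrow gk<_Phk$. For $P\in X$, $(G,P)$ is a $G$-chain under right multiplication. For $f\in F$ put $f(P):=e\cdot f\in G$, computed in $(G,P)$.

Free groups are right-orderable, so $X\neq\emptyset$. Each defining condition of $X$ involves finitely many comparisons, so $X$ is closed in $\{0,1\}^{G\times G}$, hence compact. If $f=\bigvee\bigwedge w_{ij}$, then $f(P)=\max_i\min_jw_{ij}$ with respect to $P$. So $f(P)$ is one of the $w_{ij}$ and depends only on the restriction of $P$ to the finite set of the $w_{ij}$. Thus $P\mapsto f(P)$ is locally constant with finitely many values. *Example:* $(a\vee e)(P)$ is $a$ if $e<_Pa$ and $e$ if $a<_Pe$.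

**Definition (shift).** For $P\in X$ and $k\in G$, the order $P^k\in X$ is given by $a<_{P^k}b\iff ka<_Pkb$.

Clearly $(P^k)^l=P^{kl}$. Left multiplication by $k$ is an order isomorphism $(G,P^k)\to(G,P)$ that commutes with right multiplication, so it commutes with the action of $F$. It takes $e$ to $k$. Hence in $(G,P)$
$$k\cdot f=k\,f(P^k),\tag{1}$$
and, since $e\cdot fh=f(P)\cdot h$,
$$(fh)(P)=f(P)\,h\big(P^{f(P)}\big).\tag{2}$$
By (1), the point $k$ of $(G,P)$ is moved by $f$ iff $f(P^k)\neq e$.

**Definition (compatible order).** For a point $p$ of a $G$-chain $\Omega$, call $P\in X$ *compatible* with $p$ if $k<_Pl\Rightarrow pk\le pl$.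

Then $k\mapsto pk$ is weakly increasing and $G$-equivariant from $(G,P)$ to $\Omega$. It respects $\max$ and $\min$, so
$$p\cdot f=p\,f(P)\qquad\text{for all }f\in F.\tag{3}$$
Compatible orders exist. Choose a right order on the free group $\mathrm{Stab}(p)$, and put $k<_Pl$ iff $pk<pl$, or $pk=pl$ and $kl^{-1}<e$ in $\mathrm{Stab}(p)$. This is right invariant because $kc(lc)^{-1}=kl^{-1}$. It is transitive: if $kl^{-1}<e$ and $lm^{-1}<e$, then $km^{-1}=kl^{-1}\cdot lm^{-1}<lm^{-1}<e$, and the remaining cases are clear. If $\mathrm{Stab}(p)=1$, the compatible order is unique: $k<_Pl\iff pk<pl$. We call it *the order at $p$*; the order at $pk$ is then $P^k$.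

*Example.* In the chain $\mathbb R$ above, $b\in\mathrm{Stab}(0)$. If $P$ is compatible with $0$, then $0b=0<1=0a$ forces $b<_Pa$, so $(a\wedge b)(P)=b$. This is not $e$, although $a\wedge b$ fixes $0$: formula (3) only says $0\cdot(a\wedge b)=0b=0$.

**Proposition 3.** $f=f'$ in $F$ iff $f(P)=f'(P)$ for all $P\in X$.

*Proof.* By Holland's theorem, $F$ embeds as an $\ell$-group in $\mathrm{Aut}(\Omega)$ for some chain $\Omega$, which is thereby a $G$-chain. If $f\ne f'$, choose $p$ with $pf\neq pf'$ and $P$ compatible with $p$. By (3), $pf(P)\ne pf'(P)$, so $f(P)\neq f'(P)$. The other direction is clear. $\square$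

For $u\in F$ put $Y_u=\{P\in X:u(P)\ne e\}$. This is a clopen set: the places where $u$ moves the base point.

## 3. Which tables come from elements of $F$

If we want to build a conjugator from pieces, we must know which locally constant functions $X\supseteq Y\to G$ are restrictions of elements of $F$. There is a clean criterion, on pairs of orders.

**Lemma 4 (interpolation).** Let $Y\subseteq X$ be closed and $f:Y\to G$ locally constant. There is $g'\in F$ with $g'|_Y=f$ iff

(I) for all $P,Q\in Y$ there is $b\in G$ with $f(P)\le_Pb$ and $b\le_Qf(Q)$.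

*Proof.* *Necessity.* Let $g'=\bigvee_i\bigwedge_jw_{ij}$ and choose $i$ attaining the maximum at $P$. Then $\min_jw_{ij}=f(P)$ in $P$, so all $w_{ij}\ge_Pf(P)$. In $Q$ we have $\min_jw_{ij}\le_Qf(Q)$, so $w_{ij}\le_Qf(Q)$ for some $j$. Take $b=w_{ij}$.

*Sufficiency.* If $Y=\emptyset$, take $g'=e$. Otherwise choose $b_{P,Q}$ as in (I). Fix $P$. The set $\{Q'\in Y:b_{P,Q}\le_{Q'}f(Q')\}$ is open in $Y$, because $f$ is locally constant and a single comparison is a clopen condition; it contains $Q$. By compactness finitely many of these sets, for $Q_1,\dots,Q_r$, cover $Y$. Put $g_P=\bigwedge_jb_{P,Q_j}$. Then $g_P(Q')\le_{Q'}f(Q')$ for all $Q'\in Y$. Since all $b_{P,Q_j}\ge_Pf(P)$, we also have $g_P(P)\ge_Pf(P)$, so $g_P(P)=f(P)$.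

Now vary $P$. The sets $\{P'\in Y:g_P(P')\ge_{P'}f(P')\}$ are open neighborhoods of $P$. Take a finite subcover, for $P_1,\dots,P_s$, and $g'=\bigvee_ig_{P_i}$. At each $P'\in Y$ all $g_{P_i}(P')\le_{P'} f(P')$ and one of them is $\ge_{P'} f(P')$, so $g'(P')=f(P')$. $\square$

The next lemma turns a failure of (I) into a picture: two points of a chain whose order is reversed by $f$.

**Lemma 5 (amalgamation).** Let $P,Q\in X$ and $k,l\in G$. If no $b\in G$ satisfies $k\le_Pb$ and $b\le_Ql$, then there is a $G$-chain $\Omega=pG\sqcup qG$, with $p,q$ of trivial stabilizer and orders $P,Q$ respectively, such that $p<q$ and $pk>ql$. Conversely, if $p\le q$ and $pk>ql$ in some $G$-chain, with $P,Q$ compatible with $p,q$, then there is no such $b$.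

*Proof.* Take two free copies $pG,qG$ of $G$, ordered by $P$ and by $Q$. Between them put $pg<qg'$ iff there is $b$ with $g\le_Pb$ and $b\le_Qg'$; otherwise put $qg'<pg$. For fixed $g$ the set $\{g':pg<qg'\}$ is an up-set of $(G,Q)$, and it shrinks as $g$ increases in $P$. We check transitivity for three points, not all in one copy.

- $pg<ph<qg'$ and $pg<qg'<qh$ give $pg<qg'$ and $pg<qh$, respectively, by this monotonicity.
- $qg'<pg<ph$: if $ph<qg'$, then $pg<qg'$ by monotonicity, a contradiction; so $qg'<ph$.
- $qg'<qh<pg$: if $pg<qg'$, then $pg<qh$, a contradiction; so $qg'<pg$.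
- $pg<qg'<ph$: if $h\le_Pg$, then $ph<qg'$, a contradiction; so $g<_Ph$.
- $qg'<pg<qh$: if $h\le_Qg'$, then $pg<qh$ gives $pg<qg'$, a contradiction; so $g'<_Qh$.

The order is invariant under right multiplication by $c$: replace $b$ by $bc$, and use $c^{-1}$ for the reverse implication. The choice $b=e$ gives $p<q$. The hypothesis gives $ql<pk$.

Converse: such a $b$ would give $pk\le pb\le qb\le ql$. $\square$

*Example.* Suppose $e<_Pc$ and $P^c\ne P$. The table on $\{P,P^c\}$ with $f(P)=c^2$, $f(P^c)=e$ violates (I): in $(G,P)$ put $p=e$, $q=c$, whose orders are $P$ and $P^c$; then $p<q$ but $pc^2=c^2>_Pc=qe$.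

## 4. Orbits in the Cayley tree: one order at a time

Let $T$ be the Cayley tree of $G$, with vertices $G$ and edges $\{g,ga\}$, $a\in A$. Then $d(g,h)=|g^{-1}h|$, and left multiplication acts by isometries. We write $[w,w']$ for the geodesic between two vertices. Recall the *projection* of a vertex $w$ to a geodesic $\sigma$: the nearest vertex $s$ of $\sigma$. The path $[w,s]$ meets $\sigma$ only in $s$; and if $w,w'$ have different projections $s\neq s'$, then $[w,w']$ contains $[s,s']$.

Fix expressions of $u$ and $v$, let $\ell\ge1$ bound the lengths of their words, and put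
$$N=|\mathrm B_\ell|^2,\qquad C=N+\ell,\qquad R=4\ell+2N+2C .$$

The next lemma says that a monotone sequence with bounded steps, and another one monotone in the same direction, cannot travel a long segment in opposite senses. It is the only source of bounds in the proof.

**Lemma 6 (tree lemma).** Let $P\in X$, let $\sigma=(s_0,\dots,s_n)$ be a geodesic in $T$, and let $\pi(z)\in\{0,\dots,n\}$ be the index of the projection of $z$ to $\sigma$. Let $(z_i)_{0\le i\le m}$ and $(z'_i)_{0\le i\le m'}$ be two sequences in $G$, both $<_P$-increasing or both $<_P$-decreasing, with consecutive distances $\le\ell$, $\pi(z_0)=0$, $\pi(z_m)=n$, $\pi(z'_0)=n$, $\pi(z'_{m'})=0$. Then $n\le N$.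

*Proof.* The reverse of a right order is a right order, so assume that both sequences increase. For $0\le j<n$ put
$$a_j=\max\{i:\pi(z_i)\le j\}<m,\qquad b_j=\max\{i:\pi(z'_i)\ge j+1\}<m'.$$
By maximality $\pi(z_{a_j})\le j<\pi(z_{a_j+1})$, so $[z_{a_j},z_{a_j+1}]$ contains $s_j$. Likewise $\pi(z'_{b_j})\ge j+1>\pi(z'_{b_j+1})$, so $[z'_{b_j},z'_{b_j+1}]$ contains $s_j$. Hence $z_{a_j}=s_jc_j$ and $z'_{b_j}=s_jc_j'$ with $c_j,c_j'\in\mathrm B_\ell$. If $n>N$, there are $j<j'$ with $c_j=c_{j'}=c$ and $c'_j=c'_{j'}=c'$. Now $a_j\le a_{j'}$, and $s_jc\ne s_{j'}c$, so $s_jc<_Ps_{j'}c$ and hence $s_j<_Ps_{j'}$. But $b_{j'}\le b_j$ gives in the same way $s_{j'}c'<_Ps_jc'$, so $s_{j'}<_Ps_j$. Contradiction. $\square$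

Now let $g\in F$ with $ug=gv$. Then $u^kg=gv^k$ for $k\in\mathbb Z$, and every $u^mg$ also conjugates $u$ to $v$. Test 3 said that $m$ must be allowed to depend on the place. If it may depend on $P$, all is well.

**Proposition 7.** Let $ug=gv$. For every $P\in Y_u$ there is $m\in\mathbb Z$ with $|(u^mg)(P)|\le C$.

*Proof.* **Step 1: two orbits that stay close to each other.** In $(G,P)$ put $e_k=e\cdot u^k$ and $y_k=e_k\cdot g=e\cdot gv^k$ for $k\in\mathbb Z$. Since $e\cdot u\neq e$, $(e_k)$ is strictly monotone, and since $g$ preserves order, $(y_k)$ is strictly monotone in the same direction. By (1), $e_{k+1}=e_ku(P^{e_k})$ and $y_{k+1}=y_kv(P^{y_k})$, so consecutive distances are $\le\ell$. Also $d(e_k,y_k)=|g(P^{e_k})|\le L$, where $L$ bounds the words in an expression of $g$. The $e_k$ are distinct and balls are finite, so we can choose $K$ with $|e_{\pm K}|>L+N$.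

**Step 2: the orbit of $e$ under $u$ does not fold back.** Let $r$ be the projection of $e$ to $[e_{-K},e_K]$. Both $e_{\pm K}$ project to $r$ on $[r,e]$. Apply Lemma 6 to the geodesic from $s_0=r$ to $s_n=e$ with the sequences $e_{-K},\dots,e_0=e$ and $e_0,\dots,e_K$. They go from index $0$ to $n$ and from $n$ to $0$, and are monotone in the same direction. So $d(r,e)\le N$.

**Step 3: the second orbit passes near $e$.** By Step 2, $d(r,e_{\pm K})>L$. Since $r$ lies on $[e_{-K},e_K]$ and is not an end, $e_{-K}$ and $e_K$ lie in different components of $T\setminus\{r\}$. As $d(e_{\pm K},y_{\pm K})\le L$, the vertex $y_{\pm K}$ lies in the component of $e_{\pm K}$. So some geodesic $[y_m,y_{m+1}]$ contains $r$. Then $|y_m|\le d(e,r)+d(r,y_m)\le N+\ell=C$, and $y_m=e\cdot u^mg=(u^mg)(P)$. $\square$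

This is encouraging but far from a bound for the search. The exponent $m$ depends on $P$, and $X$ is infinite. The value $g(P)$ depends on the comparisons in $P$ among all the words of $g$, which may be very long, so we do not have a finite table whose size is known in advance. What we need first is that a *small* value $h(P)$ of a conjugator $h$ is decided by $P$ on the ball $\mathrm B_R$, whose radius does not depend on $h$. For this we must compare two orders that agree on $\mathrm B_R$, and the way to do it is to move from one to the other by the smallest possible changes.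

## 5. Finite patterns and adjacent orders

**Lemma 8 (free completion).** Let $M\subset\mathbb Q$ be finite, and let each $a\in A$ act as a strictly increasing bijection between two subsets of $M$. Let $\Gamma$ be the labelled graph on $M$ with edges $p\to pa$. Then there is a $G$-chain $\Omega$ with $M\subseteq\Omega\subset\mathbb Q$ extending these partial maps, whose graph arises from $\Gamma$ by successively attaching leaves. So for $x\in M$, $\mathrm{Stab}(x)$ is the set of labels of closed paths of $\Gamma$ at $x$, and different components of $\Gamma$ lie in different orbits.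

(There is one edge for each pair $(p,a)$ with $p\in\mathrm{dom}(a)$; loops and multiple edges are allowed. Traversed backwards, an edge labelled $a$ reads $a^{-1}$.)

*Proof.* **Step 1: make every generator total.** A *task* is a pair (point, $b$) with $b\in A^{\pm1}$. Keep the tasks in a queue, and append the $2|A|$ tasks of each new point at its end; then every task is eventually processed. To process $(p,b)$ when $pb$ is already defined, do nothing. Otherwise let $pb$ be a new rational, not among the present points, in the open interval from $\max\{kb:k\in\mathrm{dom}\,b,\ k<p\}$ to $\min\{kb:k\in\mathrm{dom}\,b,\ k>p\}$ (with $\mp\infty$ for empty sets). This interval is not empty because $b$ is strictly increasing; $b$ stays strictly increasing, and one new vertex is added, joined by one edge. In the union $\Omega$ every $b\in A^{\pm1}$ is a total increasing map with inverse $b^{-1}$.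

**Step 2: stabilizers.** The label of a closed path at $x$ fixes $x$. Conversely, a reduced word fixing $x\in M$ labels a closed path at $x$ without backtracking. Suppose that this path leaves $\Gamma$, and consider the vertex on it that was attached last. When attached it was a leaf, and no later vertex is on the path, so the path enters and leaves it by the same edge, which is backtracking (it is not the end of the path, since $x\in M$). So the path lies in $\Gamma$.

**Step 3: orbits.** Orbits are the components of the graph of $\Omega$, and attaching leaves does not join components. $\square$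

**Definition (pattern).** For $S\subseteq G$, a total order on $S$ satisfies $(*)$ if $g<h\Leftrightarrow ga<ha$ whenever $a\in A$ and $g,h,ga,ha\in S$. For total orders on $\{p,q\}\times S$, with elements written $pg,qg$, $(*)$ means $y<y'\Leftrightarrow ya<y'a$ whenever $a\in A$ and $y,y',ya,y'a\in\{p,q\}\times S$.

**Corollary 9.** For a finite subtree $S\ni e$ of $T$, the restrictions to $S$ of elements of $X$ are exactly the orders satisfying $(*)$. Every total order on $\{p,q\}\times S$ satisfying $(*)$ is realized in a $G$-chain $pG\sqcup qG$ with trivial stabilizers.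

*Proof.* Restrictions of right orders satisfy $(*)$. Conversely, place $S$ (resp. $\{p,q\}\times S$) in $\mathbb Q$ in the given order, and let $a$ act by $y\mapsto ya$ whenever both points are present. By $(*)$ this is strictly increasing. The graph $\Gamma$ is a copy of the tree $S$ (resp. two disjoint copies). Lemma 8 gives a chain in which the base points have trivial stabilizers, with one orbit (resp. two orbits). The path in $S$ from $e$ to $k$ is labelled $k$, so the point $k$ (resp. $pk$, $qk$) is the image of the base point under $k$. So the order at the base point $e$ restricts to the given order on $S$; in the second case the given order is the restriction of the order of the chain. $\square$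

In particular the set of restrictions to a given ball is finite and computable.

*Example.* Let $a,b\in A$ be distinct and $S=\{e,a,b,ba,b^2\}$ with $e<b<a<ba<b^2$. The map $a$ is $e\mapsto a,\ b\mapsto ba$, and the map $b$ is $e\mapsto b,\ b\mapsto b^2$; both are increasing, so $(*)$ holds. Hence there is $P\in X$ with $e<_Pb<_Pa$ and $ba<_Pb^2$. The last relation says $a<_{P^b}b$, so $P^b\neq P$.

**Definition (adjacent pair).** Let $x$ be a point of a $G$-chain with $\mathrm{Stab}(x)=\langle t\rangle$, $t\ne e$. Define $P^\pm\in X$, both compatible with $x$, by: $a<_{P^\pm}b$ iff $xa<xb$, or $xa=xb$ and $ab^{-1}=t^n$ with $\pm n<0$. Call $\{P^+,P^-\}$ an *adjacent pair* with data $x,t$.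

These are the compatible orders built in Section 2 from the two orders of $\langle t\rangle\cong\mathbb Z$. We have $e<_{P^+}t$ and $t<_{P^-}e$, so the two orders disagree on $\{e,t\}$. Replacing $t$ by $t^{-1}$ exchanges $P^+$ and $P^-$.

*Example.* Let $M=\{0\}$, with $b\in A$ acting by $0\mapsto0$ and the other generators undefined. Then $\Gamma$ is a loop, and Lemma 8 gives a chain with $\mathrm{Stab}(0)=\langle b\rangle$. For the adjacent pair with data $0,b$, the element $f=b\vee e$ has $f(P^+)=b$ and $f(P^-)=e$, although $0\cdot f=0$ is one and the same point.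

**Lemma 10.** Let $S_0\subseteq S$ be finite subtrees of $T$ containing $e$, and let $P,Q\in X$ agree on $S_0$. Then there is a finite sequence $P=P_0,\dots,P_r=Q$ in $X$, all agreeing with $P$ on $S_0$, such that for each $i$ either $P_i,P_{i+1}$ agree on $S$ or $\{P_i,P_{i+1}\}$ is an adjacent pair.

*Proof.* **Step 1: reduction to one new leaf.** Choose subtrees $S_0\subset S_1\subset\dots\subset S_m=S$, each obtained from the previous one by adding one leaf. For $(S_0,S_0)$ the sequence $P,Q$ works. Suppose that we have a sequence for $(S_0,S_i)$. To each of its steps whose terms agree on $S_i$, apply the one-leaf case $(S_i,S_{i+1})$ and insert the resulting terms. They agree with the ends of that step on $S_i\supseteq S_0$. So we obtain a sequence for $(S_0,S_{i+1})$.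

**Step 2: the places that the new leaf has to cross.** Let $S=S_0\cup\{gb\}$ with $g\in S_0$, $b\in A^{\pm1}$, $gb\notin S_0$. If $P,Q$ agree on $S$, we are done. Otherwise, exchanging $P$ and $Q$ if necessary (and reversing the sequence in the end), $gb$ is lower relative to $S_0$ in $P$ than in $Q$. On $S_0$ we write $<$ for the common order. Let $h_1<\dots<h_r$, $r\ge1$, be the elements of $S_0$ that are above $gb$ in $P$ and below $gb$ in $Q$. They form the intersection of an up-set and a down-set of $S_0$. So they are consecutive in $S_0$, $h_1$ is the least element of $S_0$ above $gb$ in $P$, and $h_r$ is the greatest element of $S_0$ below $gb$ in $Q$.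

**Step 3: let $gb$ hit $h_i$.** Let $E=\{k\in S_0:kb\in S_0\}$, so $g\notin E$. If $k\in E$ and $k<g$, then $kb<_Pgb<_Ph_i$. If $k\in E$ and $k>g$, then $h_i<_Qgb<_Qkb$. So $h_i\notin Eb$, and extending the partial map $b$ on $S_0$ by $g\mapsto h_i$ gives a strictly increasing partial bijection. The resulting graph is the tree $S_0$ plus one edge from $g$ to $h_i$ labelled $b$. Apply Lemma 8, and let $x:=e\in S_0$.

*The stabilizer of $x$ is $\langle t_i\rangle$ with $t_i=gbh_i^{-1}\neq e$.* Follow a path of this graph starting at $e$. If it has reached the vertex $k$ and has label $w$ so far, consider $wk^{-1}$. A step $k\to kc$ in the tree replaces it by $wc(kc)^{-1}=wk^{-1}$. Crossing the new edge from $g$ to $h_i$ replaces $wg^{-1}$ by $wbh_i^{-1}=(wg^{-1})t_i$; crossing it backwards multiplies by $t_i^{-1}$ on the right. So the label of a closed path at $e$ is a power of $t_i$, and every power occurs. Since $gb\notin S_0$, $t_i\ne e$.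

**Step 4: read off the sequence.** Let $P_i^\pm$ be the adjacent pair with data $x,t_i$. The points $xk=k$, $k\in S_0$, are distinct and in the given order, so $P_i^\pm$ agree with $P$ on $S_0$. Since $xgb=xh_i$ and $gb\,h_i^{-1}=t_i$, in $P_i^-$ (resp. $P_i^+$) the element $gb$ lies immediately below (resp. above) $h_i$ relative to $S_0$. So in the sequence $P,P_1^-,P_1^+,P_2^-,P_2^+,\dots,P_r^+,Q$ each pair $P_i^-,P_i^+$ is adjacent, and all other consecutive terms agree on $S$. $\square$

## 6. Small values of a conjugator are local

**Proposition 11.** Let $h\in F$ with $uh=hv$. Let $P\in Y_u$ with $|h(P)|\le C$, and let $Q\in X$ agree with $P$ on $\mathrm B_R$. Then $h(Q)=h(P)$.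

*Proof.* **Step 1: reduction to adjacent pairs.** Apply Lemma 10 with $S_0=\mathrm B_R$ and $S$ a ball containing $S_0$ and all words of an expression of $h$. A step whose terms agree on $S$ does not change the value of $h$. All terms agree with $P$ on $\mathrm B_R\supseteq\mathrm B_\ell$, so they lie in $Y_u$. If $\{P^+,P^-\}$ is an adjacent pair in the sequence, then $t\notin\mathrm B_R$, because the two orders agree on $\mathrm B_R$ but not on $\{e,t\}$. Going along the sequence, the value stays $h(P)$, of length $\le C$, provided that we prove the following.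

> **Claim.** Let $\{P^+,P^-\}\subseteq Y_u$ be an adjacent pair with data $x,t$, $|t|>R$, and $|h(P^\varepsilon)|\le C$ for some sign $\varepsilon$. Then $h(P^+)=h(P^-)$.

Replacing $t$ by $t^{-1}$ if necessary, let $\varepsilon=+$. Recall that $|t^n|\ge|t|$ for $n\neq0$ in a free group (write $t=csc^{-1}$ reduced with $s$ cyclically reduced; then $|t^n|=2|c|+|n||s|$).

**Step 2: $u$ moves $x$.** By (3), $x\cdot u=xu(P^+)$. If this were $x$, then $u(P^+)=t^n$, with $n\neq0$ as $P^+\in Y_u$, so $\ell\ge|t^n|\ge|t|>R$, which is false.

**Step 3: adjacent pairs all along the orbit of $x$.** Replace the chain by $\Omega=xG$. For $y=xg_0\in\Omega$ put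
$$t_y=g_0^{-1}tg_0,\qquad P_y^\pm=(P^\pm)^{g_0}.$$
These depend only on $y$. Indeed $g_0$ is determined up to left multiplication by some $t^i$; this $t^i$ commutes with $t$, and $(P^\pm)^{t^i}=P^\pm$, because $xt^ia<xt^ib$ iff $xa<xb$, and $t^iab^{-1}t^{-i}=t^n$ iff $ab^{-1}=t^n$. Further $\mathrm{Stab}(y)=\langle t_y\rangle$, and $P_y^\pm$ is compatible with $y$. So for $f\in F$, $y\cdot f=yf(P_y^+)=yf(P_y^-)$, and there is a unique $n_y(f)\in\mathbb Z$ with
$$f(P_y^+)=t_y^{\,n_y(f)}f(P_y^-).\tag{4}$$
The integer $n_y(f)$ measures the difference of $f$ on the two orders at $y$. (In the example of the loop, $n_0(b\vee e)=1$.) What we want is $n_x(h)=0$.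

**Step 4: $n$ is a cocycle.** Since $y\cdot f=xg_0f(P_y^\pm)$, we have $(P_y^\pm)^{f(P_y^\pm)}=P^\pm_{y\cdot f}$ and $t_{y\cdot f}=f(P_y^-)^{-1}t_yf(P_y^-)$, that is, $f(P_y^-)\,t_{y\cdot f}=t_yf(P_y^-)$. With (2),
$$(ff')(P_y^+)=t_y^{n_y(f)}f(P_y^-)\,t_{y\cdot f}^{\,n_{y\cdot f}(f')}f'(P^-_{y\cdot f})=t_y^{n_y(f)+n_{y\cdot f}(f')}(ff')(P_y^-),$$
so
$$n_y(ff')=n_y(f)+n_{y\cdot f}(f').\tag{5}$$
If $f$ has an expression with words of length $\le\lambda$ and $n_y(f)\neq0$, then (4) gives
$$|t_y|\le|t_y^{\,n_y(f)}|\le2\lambda.\tag{6}$$

**Step 5: $y\mapsto t_y$ is injective on $\Omega$.** If $g_0^{-1}tg_0=g_1^{-1}tg_1$, then $g_1g_0^{-1}$ commutes with $t$. Centralizers of nontrivial elements of a free group are cyclic, so $t=r^i$ with $i\ne0$ and $g_1g_0^{-1}=r^j$ for some $r\in G$. Since $r^i$ fixes $x$ and $r$ preserves order, $r$ fixes $x$. So $xg_1=xr^jg_0=xg_0$.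

**Step 6: the cocycle along the orbit of $u$.** Put $x_k=x\cdot u^k$, which is strictly monotone by Step 2, and $y_k=x_k\cdot h$; since $u^kh=hv^k$, $y_{k+1}=y_k\cdot v$. Put $\epsilon_k=n_{x_k}(h)$. Apply (5) to both sides of $uh=hv$ at $x_k$: $n_{x_k}(u)+\epsilon_{k+1}=\epsilon_k+n_{y_k}(v)$, so
$$\epsilon_{k+1}-\epsilon_k=\delta_k:=n_{y_k}(v)-n_{x_k}(u).\tag{7}$$
By (6) applied to $h$, $\epsilon_k\ne0$ bounds $|t_{x_k}|$; by Step 5 the $t_{x_k}$ are distinct; so $\epsilon_k\neq0$ for only finitely many $k$. Suppose that $\epsilon_0\ne0$. Since $\epsilon$ vanishes far to the left and far to the right, there are $k<0\le k'$ with $\delta_k\ne0\ne\delta_{k'}$.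

The point of (7) is that $\delta$ involves only $u$ and $v$, so (6) now applies with the bound $\ell$ and not with the unknown length of $h$.

**Step 7: lift to $(G,P^+)$.** In $(G,P^+)$ put $e_i=e\cdot u^i$ and $y_i^+=e\cdot u^ih$. As in Proposition 7, these are strictly monotone in the same direction, with steps $\le\ell$. We have $e_0=e$ and $|y_0^+|=|h(P^+)|\le C$. By (3), $xe_i=x_i$ and $xy_i^+=y_i$, so $t_{x_i}=e_i^{-1}te_i$ and $t_{y_i}=(y_i^+)^{-1}ty_i^+$. Since $\delta_k\neq0$, $n_{x_k}(u)\neq0$ or $n_{y_k}(v)\ne0$; likewise for $k'$. By (6) there are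
$$z\in\{e_k,y_k^+\},\quad z'\in\{e_{k'},y^+_{k'}\},\qquad |z^{-1}tz|\le2\ell,\quad|z'^{-1}tz'|\le2\ell .$$

**Step 8: geometry.** Left multiplication by $t$ acts on $T$ freely and without inversions. So it has an axis $\mathfrak A$ and a translation length $\tau\ge1$, with
$$|g_0^{-1}tg_0|=d(g_0,tg_0)=\tau+2d(g_0,\mathfrak A).$$
Hence $\tau\le2\ell$, and $z,z'$ are within $\ell$ of $\mathfrak A$. On the other hand
$$d:=d(e,\mathfrak A)=\frac{|t|-\tau}2>\frac{R-2\ell}2=N+C+\ell .$$
Let $r$ be the projection of $e$ to $\mathfrak A$. Let $\sigma\subset[r,e]$ be the segment from the vertex $s_0$ at distance $\ell$ from $r$ to the vertex $s_n$ at distance $d-C$ from $r$. Then $n=d-C-\ell>N$.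

*A vertex $w$ with $d(w,\mathfrak A)\le\ell$ projects to $s_0$ on $\sigma$.* Otherwise it projects to some $s\neq s_0$ on $\sigma$. The path $[w,s]$ meets $\sigma$ only in $s$, so it does not pass through $s_0$, and $[w,s][s,s_0][s_0,r]$ is a geodesic. Its last edge, in $[s_0,r]$, is not in $\mathfrak A$; as the intersection of this geodesic with $\mathfrak A$ is connected, it is $\{r\}$. So $d(w,\mathfrak A)=d(w,r)\ge d(s,r)>\ell$, a contradiction.

*A vertex $w$ with $d(w,e)\le C$ projects to $s_n$ on $\sigma$.* Otherwise it projects to some $s\ne s_n$, its geodesic to $e$ passes through $s$ and then $s_n$, and $d(w,e)\ge d(s,e)>d(s_n,e)=C$, a contradiction.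

So $z,z'$ project to $s_0$, while $e=e_0$ and $y_0^+$ project to $s_n$. In particular $k'>0$. The run of $z$ (the $e_i$ or the $y_i^+$) from index $k$ to $0$ goes from $s_0$ to $s_n$. The run of $z'$ from index $0$ to $k'$ goes from $s_n$ to $s_0$. Both are monotone in the same direction, with steps $\le\ell$. Lemma 6 gives $n\le N$, a contradiction. So $\epsilon_0=n_x(h)=0$, that is, $h(P^+)=h(P^-)$. $\square$

## 7. Bumps and components

Let $\mathcal V$ be the finite set of restrictions to $\mathrm B_R$ of elements of $Y_u$. It is computable by Corollary 9, since whether $u(P)\neq e$ is determined on $\mathrm B_\ell$. For $V\in\mathcal V$ let $[V]=\{P\in X:P|_{\mathrm B_R}=V\}\subseteq Y_u$, and let $u_V\in\mathrm B_\ell$ be the common value of $u$ on $[V]$. For $P\in Y_u$ write $V(P)=P|_{\mathrm B_R}$.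

Propositions 7 and 11 together say that, if $ug=gv$, then for each of the finitely many $V\in\mathcal V$ there is an exponent $m_V$ such that $u^{m_V}g$ has a constant small value on $[V]$. So one might try the table that is $u^{m_V}g$ on $[V]$. This fails, because the pieces need not fit together.

*Example.* Let $u=v=a$, $g=e$, and let $P$ be the order of the example after Corollary 9: $e<_Pb<_Pa$ and $P^b\ne P$. Let $m:X\to\mathbb Z$ be locally constant with $m(P)=2$ and $m(P^b)=0$, and let $f(Q)=a^{m(Q)}$. In $(G,P)$ take the points $e<b$, with orders $P$ and $P^b$. Then $e\,f(P)=a^2>_Pa>_Pb=b\,f(P^b)$. By Lemma 5, (I) fails, so $f$ does not come from $F$. The reason is that $b$ lies between $e$ and $e\cdot u$, so the exponents at these two points have to be tied to each other.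

**Definition (neighbors and components).** For $V,V'\in\mathcal V$ let $\mathcal P(V,V')$ be the set of total orders on $\{p,q\}\times\mathrm B_R$ satisfying $(*)$, inducing $V$ on the $p$-copy and $V'$ on the $q$-copy, with $p<q<pu_V$ or $pu_V<q<p$. Write $V\approx V'$ if $\mathcal P(V,V')\ne\emptyset$. *Components* are the classes of the equivalence relation generated by $\approx$; for a component $\Theta$ let $Y_\Theta=\bigcup_{V\in\Theta}[V]$.

All this is computable, and the $Y_\Theta$ form a finite partition of $Y_u$ into clopen sets.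

*Example.* Let $u=a$, so $u_V=a$ always. If $\pi\in\mathcal P(V,V')$ and $e<_Va$, then $p<q<pa$, and $p<q$ gives $pa<qa$; so $q<qa$, that is, $e<_{V'}a$. Similarly $a<_Ve$ implies $a<_{V'}e$. So there are at least two components: exactly the phenomenon of Test 3.

**Lemma 12.** If $P\in Y_u$ and $k\in G$ lies weakly between $e$ and $u(P)$ in $P$, then $P^k\in Y_u$ and $V(P)\approx V(P^k)$. In particular $V(P)\approx V(P^{u(P)})$.

*Proof.* **Step 1: $u$ moves $k$ in $(G,P)$.** Let $u(P)>_Pe$. If $e\le k<u(P)$, then $k\cdot u\ge e\cdot u=u(P)>k$. If $k=u(P)=e\cdot u$, then $k\cdot u>k$, by applying $u$ to $e\cdot u>e$. The case $u(P)<_Pe$ is symmetric. So $P^k\in Y_u$ by (1).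

**Step 2: a chain in which $p$ and $q$ are strictly separated.** Order $G\times\{0,1\}$ lexicographically, the first coordinate by $P$, and let $G$ act on the first coordinate. Take the following points.

| case | $p$ | $q$ | result |
|---|---|---|---|
| $e\le k<u(P)$ | $(e,0)$ | $(k,1)$ | $p<q<p\cdot u$ |
| $e<k=u(P)$ | $(e,1)$ | $(k,0)$ | $p<q<p\cdot u$ |
| $u(P)<k\le e$ | $(e,1)$ | $(k,0)$ | $p\cdot u<q<p$ |
| $k=u(P)<e$ | $(e,0)$ | $(k,1)$ | $p\cdot u<q<p$ |

Here $p\cdot u=(u(P),i)$ if $p=(e,i)$, and each result is read off from the lexicographic order. The stabilizers are trivial, $p,q$ lie in different orbits, the orders at $p,q$ are $P,P^k$, and $p\cdot u=pu(P)=pu_{V(P)}$. Restriction to $\{p,q\}\times\mathrm B_R$ gives an element of $\mathcal P(V(P),V(P^k))$. $\square$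

**Definition (bump).** In a $G$-chain, for $p$ with $pu\neq p$ let $\mathrm{bp}(p)$ be the convex hull of $\{pu^k\}_{k\in\mathbb Z}$.

If $pu>p$ and $q\in\mathrm{bp}(p)$, then $pu^k\le q<pu^{k+1}$ for some $k$. So $q<pu^{k+1}\le qu$, and $pu^{k+j}\le qu^j<pu^{k+j+1}$ for all $j$; similarly in the decreasing case. So all points of $\mathrm{bp}(p)$ are moved by $u$ and have the same hull. Thus two bumps are equal or disjoint; and if they are disjoint and $p<q$, then $\mathrm{bp}(p)<\mathrm{bp}(q)$ elementwise, since both are convex.

**Lemma 13.** (i) If $P\in Y_u$ and $l\in G$ lies in the bump of $e$ in $(G,P)$, then $P^l\in Y_u$, and $V(P),V(P^l)$ are in the same component.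

(ii) Let $\Omega=pG\sqcup qG$ be a $G$-chain with trivial stabilizers and orders $P,Q\in Y_u$ at $p,q$. If $q\in\mathrm{bp}(p)$, then $V(P),V(Q)$ are in the same component.

*Proof.* (i) Put $e_k=e\cdot u^k$ in $(G,P)$. Each $e_k$ is moved by $u$, so $P^{e_k}\in Y_u$. Since $e_{k+1}=e_ku(P^{e_k})$, Lemma 12 applied to $P^{e_k}$ gives $V(P^{e_k})\approx V(P^{e_{k+1}})$. Hence all $V(P^{e_k})$, $k\in\mathbb Z$, lie in the component of $V(P)$. Now $l$ lies weakly between some $e_k$ and $e_{k+1}$, that is, $e_k^{-1}l$ lies weakly between $e$ and $u(P^{e_k})$ in $P^{e_k}$. Lemma 12 gives $P^l\in Y_u$ and $V(P^{e_k})\approx V(P^l)$.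

(ii) The orbits are disjoint, so $q$ lies strictly between $p'=pu^k$ and $p'u$ for some $k$. Let $P'$ be the order at $p'$. As $p'=p\cdot(u^k)(P)$ and $(u^k)(P)=e\cdot u^k$ lies in the bump of $e$ in $(G,P)$, (i) says that $P'\in Y_u$ and that $V(P),V(P')$ are in the same component. Since $p'u=p'u(P')$, restriction to $\{p',q\}\times\mathrm B_R$ gives $V(P')\approx V(Q)$. $\square$

## 8. Piecewise linear models bound the differences of exponents

The plan is to use one exponent $m_\Theta$ on each component. For the resulting values to be bounded, $m_\Theta$ must not differ too much from the good exponents $m_V$, $V\in\Theta$. So we need a computable bound on $|m_{V'}-m_V|$ for $V\approx V'$, without knowing $g$. The idea is to realize a pattern $\pi\in\mathcal P(V,V')$ by one explicit action of $G$ on $\mathbb R$ and to read the difference off there.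

**The action $\rho_\pi$.** For $\pi\in\mathcal P(V,V')$ put the elements of $\{p,q\}\times\mathrm B_R$ at $1,2,3,\dots$ in the order $\pi$. Extend each partial map $a\in A$, $y\mapsto ya$, which is strictly increasing by $(*)$, to a homeomorphism of $\mathbb R$, affine between consecutive domain points and of slope $1$ outside (the identity if the domain is empty). This is an action of $G$ on $\mathbb R$ by order automorphisms, and for $k\in\mathrm B_R$ the elements $k$ take the points $p,q$ to the points $pk,qk$.

**The sets $\kappa$.** For $H,H'\in\mathrm B_C\subseteq\mathrm B_R$ let $z=pH$ and $z'=qH'$ in $\rho_\pi$. If $zv\neq z$, let $\kappa(\pi,H,H')$ be the set of $K\in\mathbb Z$ such that $z'$ lies weakly between $zv^K$ and $zv^{K+1}$. It has at most $2$ elements, since $(zv^K)_K$ is strictly monotone.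

**Computing $\kappa$.** Compositions, inverses, maxima and minima of increasing rational piecewise linear homeomorphisms with finitely many pieces are again such and can be computed. So $v$ acts as an explicit map of this kind, and we can decide whether $v$ has a fixed point $c$ in the closed interval between $z$ and $z'$.

- If so, $c\ne z$, all $zv^K$ lie strictly on the same side of $c$ as $z$, and $z'=c$ or $z'$ lies on the other side. So $\kappa=\emptyset$.
- If not, the displacement of $v$ has constant sign and is bounded away from $0$ on this compact interval, and the same holds for $v^{-1}$, with the opposite sign. So the iterates of $z$ under $v$ or under $v^{-1}$ move towards $z'$ and reach or pass it after finitely many steps (none if $z=z'$), and finitely many iterations determine $\kappa$.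

Let $K_2$ be the maximum of $|K|$ over all such $K$, all $V,V',\pi,H,H'$ ($0$ if there are none), and put
$$B=C+\ell K_2|\mathcal V|,\qquad R_2=\max(R,B).\tag{8}$$
These are computable from $u,v$.

## 9. A conjugator with a bounded table

**Theorem 14.** If $u,v$ are conjugate in $F$, there is $g'\in F$ with $g'^{-1}ug'=v$ such that for all $P\in Y_u$: $|g'(P)|\le B$, and $g'(P)$ depends only on $P|_{\mathrm B_{R_2}}$.

*Proof.* Let $ug=gv$.

**Step 1: a good exponent for each $V$.** Let $V\in\mathcal V$. Proposition 7 for one $P\in[V]$ gives $m_V\in\mathbb Z$ with $|(u^{m_V}g)(P)|\le C$. Proposition 11 for $h=u^{m_V}g$ gives $H_V\in\mathrm B_C$ with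
$$(u^{m_V}g)(P)=H_V\quad\text{for all }P\in[V].\tag{9}$$

**Step 2: exponents of neighbors differ by at most $K_2$.** Let $\pi\in\mathcal P(V,V')$ and $K=m_{V'}-m_V$. In $\rho_\pi$, orders compatible with $p,q$ lie in $[V],[V']$, because the points $pk$ (resp. $qk$), $k\in\mathrm B_R$, are distinct and ordered by $V$ (resp. $V'$). So (3) and (9) give
$$z:=pH_V=p\cdot u^{m_V}g,\qquad z':=qH_{V'}=q\cdot u^{m_{V'}}g,\qquad pu=pu_V .$$
Since $gv^K=u^Kg$, we get $zv^K=p\cdot u^{m_{V'}}g$ and $zv^{K+1}=(pu)\cdot u^{m_{V'}}g$. Now $q$ is between $p$ and $pu$, and $u^{m_{V'}}g$ preserves order, so $z'$ is between $zv^K$ and $zv^{K+1}$. Moreover $zv=(pu)\cdot u^{m_V}g\neq p\cdot u^{m_V}g=z$. So $K\in\kappa(\pi,H_V,H_{V'})$, and $|m_{V'}-m_V|\le K_2$ whenever $V\approx V'$.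

For each component $\Theta$ choose $m_\Theta:=m_{V_0}$ with $V_0\in\Theta$. Any $V\in\Theta$ is joined to $V_0$ by fewer than $|\mathcal V|$ steps, so $|m_\Theta-m_V|\le K_2|\mathcal V|$.

**Step 3: the table $f$ and its bounds.** For $P\in Y_\Theta$ put $f(P)=(u^{m_\Theta}g)(P)$. This is locally constant on $Y_u$. With $V=V(P)$ and $j=m_\Theta-m_V$ we have $u^{m_\Theta}g=(u^{m_V}g)v^j$. So by (2) and (9)
$$f(P)=H_V\,v^j(P^{H_V}).$$
Since $v^j$ has an expression with words of length $\le\ell|j|$, $|f(P)|\le C+\ell|j|\le B$. Also $v^j(P^{H_V})$ is determined by $P$ on $H_V\mathrm B_{\ell|j|}\subseteq\mathrm B_B$, and $V$ by $P$ on $\mathrm B_R$. So $f(P)$ is determined by $P|_{\mathrm B_{R_2}}$.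

**Step 4: the pieces glue, i.e. $f$ satisfies (I).** Let $P\in Y_\Theta$ and $Q\in Y_{\Theta'}$. If $\Theta=\Theta'$, (I) holds for this pair by the necessity part of Lemma 4 for $u^{m_\Theta}g$. Let $\Theta\ne\Theta'$ and suppose that no $b$ exists. Lemma 5 gives $\Omega=pG\sqcup qG$ with $p<q$ and $pf(P)>qf(Q)$. By Lemma 13(ii), $q\notin\mathrm{bp}(p)$, so $\mathrm{bp}(p)<\mathrm{bp}(q)$. But by (3), $pf(P)=(pu^{m_\Theta})\cdot g$ and $qf(Q)=(qu^{m_{\Theta'}})\cdot g$. Here $pu^{m_\Theta}\in\mathrm{bp}(p)$ is below $qu^{m_{\Theta'}}\in\mathrm{bp}(q)$, and $g$ preserves order, so $pf(P)<qf(Q)$, a contradiction. By Lemma 4 there is $g'\in F$ with $g'|_{Y_u}=f$.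

**Step 5: $ug'=g'v$ at orders in $Y_u$.** We compare values and use Proposition 3. Let $P\in Y_\Theta$. Then $P^{u(P)}\in Y_\Theta$ by Lemma 12. By (2),
$$(ug')(P)=u(P)\,(u^{m_\Theta}g)(P^{u(P)})=(u\,u^{m_\Theta}g)(P)=(u^{m_\Theta}gv)(P)=f(P)v(P^{f(P)})=(g'v)(P).$$

**Step 6: $ug'=g'v$ at orders outside $Y_u$.** Here nothing was prescribed, so this needs an argument. Let $P\notin Y_u$ and $z=e\cdot g'$ in $(G,P)$. Then $(ug')(P)=z$ and $(g'v)(P)=z\cdot v$, so we must show $zv=z$. Suppose $zv\ne z$, and let $x'=z\cdot g^{-1}$. Since $g^{-1}u=vg^{-1}$, $x'\cdot u=zv\cdot g^{-1}\ne x'$. So $P^{x'}\in Y_u$. Let $\Theta$ be the component of $V(P^{x'})$ and $q=x'\cdot u^{-m_\Theta}$. This $q$ is in the bump of $x'$, so $P^q\in Y_\Theta$ by Lemma 13(i), applied to $P^{x'}$ and $l=x'^{-1}q$. Hence by (1)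
$$q\cdot g'=q\,f(P^q)=q\cdot u^{m_\Theta}g=x'\cdot g=z=e\cdot g'.$$
So $q=e$, and $P=P^q\in Y_u$, a contradiction. $\square$

## 10. The finite search (proof of Theorem 1)

Compute $R,B,R_2$ and the finite set $\mathcal V_2$ of restrictions to $\mathrm B_{R_2}$ of elements of $Y_u$. For every function $\varphi:\mathcal V_2\to\mathrm B_B$ let $f(P)=\varphi(P|_{\mathrm B_{R_2}})$ for $P\in Y_u$, and test:

1. for all $P\in Y_u$ (where $P^{u(P)}\in Y_u$ by Lemma 12): $u(P)f(P^{u(P)})=f(P)\,v(P^{f(P)})$;
2. $f$ satisfies (I) on $Y_u$;
3. for all $P\in Y_v$ there is $k\in\mathrm B_B$ with $P^k\in Y_u$ and $k\,f(P^k)=e$.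

Condition 1 is the conjugacy equation on $Y_u$, condition 2 makes $f$ an element of $F$, and condition 3 takes care of the orders outside $Y_u$: it says that every point moved by $v$ comes from a point moved by $u$.

**Step 1: the tests are decidable.** Conditions 1 and 3 depend only on the restriction of $P$ to $\mathrm B_{R_2+B+\ell}$. Indeed $P^k$ on $\mathrm B_n$ is given by $P$ on $k\mathrm B_n$, and here $|u(P)|\le\ell$, $|f(P)|\le B$, $|k|\le B$. By Corollary 9 this restriction ranges over the finite computable set of orders satisfying $(*)$.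

For condition 2: (I) fails iff there is a total order on $\{p,q\}\times\mathrm B_{R_2}$ satisfying $(*)$, inducing some $V,V'\in\mathcal V_2$ on the $p$- and $q$-copies, with $p<q$ and $p\varphi(V)>q\varphi(V')$ (note $B\le R_2$). If such an order exists, realize it by Corollary 9; the orders at $p,q$ restrict to $V,V'$, hence lie in $Y_u$, and they violate (I) by the converse part of Lemma 5. If (I) fails for $P,Q$, restrict the chain of Lemma 5 with $k=f(P)$, $l=f(Q)$. So this is a finite check.

**Step 2: if $u,v$ are conjugate, some $\varphi$ passes.** Take $g'$ from Theorem 14 and $f=g'|_{Y_u}$, which is given by some $\varphi$. Condition 1 is $ug'=g'v$ together with (2). Condition 2 holds by Lemma 4. For 3, let $P\in Y_v$ and $k=e\cdot g'^{-1}$ in $(G,P)$. Then $k\cdot u=(e\cdot v)\cdot g'^{-1}\ne e\cdot g'^{-1}=k$. So $P^k\in Y_u$, and $kf(P^k)=k\cdot g'=e$ by (1). Hence $|k|=|f(P^k)|\le B$.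

**Step 3: if some $\varphi$ passes, $u,v$ are conjugate.** By 2 and Lemma 4 choose $g'\in F$ with $g'|_{Y_u}=f$. If $P\in Y_u$, condition 1 says $(ug')(P)=(g'v)(P)$. If $P\notin Y_u$, let $z=e\cdot g'$ in $(G,P)$. Suppose $zv\neq z$. Then $P^z\in Y_v$, and by 3 there is $k$ with $P^{zk}\in Y_u$ and $kf(P^{zk})=e$. So $zk\cdot g'=zkf(P^{zk})=z=e\cdot g'$, hence $zk=e$ and $P\in Y_u$, a contradiction. So $zv=z$ and $(ug')(P)=z=(g'v)(P)$. By Proposition 3, $ug'=g'v$.

Thus $u,v$ are conjugate iff some $\varphi$ passes 1–3, which is decidable, uniformly in $\eta,u,v$. (If $u=e$, then $Y_u=\emptyset$, the only $\varphi$ is the empty function, and it passes iff $Y_v=\emptyset$, i.e. $v=e$.) If $u,v$ are conjugate, a conjugator is found by enumerating $F$ and using the solvable word problem. This proves Theorem 1. $\blacksquare$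

## 11. Centralizers and infinite rank (proof of Theorem 2)

**Infinite rank.** Let $u,v$ involve only generators in a finite set $A_0$ with $|A_0|\ge2$. The retraction $F_A\to F_{A_0}$ killing the other generators fixes $u,v$. So it takes a conjugator in $F_A$ to one in $F_{A_0}$, and $u,v$ are conjugate in $F_A$ iff they are conjugate in $F_{A_0}$.

**Conjugators.** If $g^{-1}ug=v=g_1^{-1}ug_1$, then $g_1g^{-1}$ commutes with $u$; conversely $(cg)^{-1}u(cg)=v$ for $c\in C(u)$. So the conjugators form the coset $C(u)g$.

**Centralizers.** Take $v=u\ne e$ in everything above, with the same expression. $C(u)$ is an $\ell$-subgroup, since conjugation by $u$ is an $\ell$-automorphism.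

*Description of $u^\perp$.* In $(G,P)$ we have $e\cdot|g|=\max(e\cdot g,e\cdot g^{-1})\ge e$, with strict inequality iff $e\cdot g\neq e$. So by Proposition 3, $g\in u^\perp$ iff for every $P$, $g(P)=e$ or $u(P)=e$. Orthogonal elements commute. To recall why: $s(s\wedge t)^{-1}t=s(s^{-1}\vee t^{-1})t=t\vee s$, so $s\wedge t=e$ implies $st=s\vee t=ts$. Moreover $g=(g\vee e)(g^{-1}\vee e)^{-1}$, and similarly for $u$, with the factors $g^{\pm1}\vee e\le|g|$ orthogonal to $u^{\pm1}\vee e\le|u|$. Hence
$$u^\perp=\{g\in C(u):g(P)=e\ \ \forall P\in Y_u\}.\tag{10}$$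

Let $g\in C(u)$. We proceed in five steps.

**Step (a): some power of $g$ agrees with a power of $u$ at a given place.** *For $P\in Y_u$ there are $1\le n\le|\mathrm B_C|$ and $j$ with $e\cdot g^n=e\cdot u^j$ in $(G,P)$; hence $pg^n=pu^j$ whenever $P$ is compatible with $p$.* By Proposition 7 for $g^i$, there are $m_i$ with $(u^{m_i}g^i)(P)\in\mathrm B_C$ for $0\le i\le|\mathrm B_C|$. Two of these values coincide, say for $i<i'$: $e\cdot u^{m_i}g^i=e\cdot u^{m_{i'}}g^{i'}$. As $g,u$ commute, $e\cdot g^{i'-i}=e\cdot u^{m_i-m_{i'}}$. The last statement follows from (3).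

**Step (b): $g$ preserves bumps.** *$e\cdot g$ lies in the $u$-bump of $e$ in $(G,P)$, for $P\in Y_u$.* Since $g$ commutes with $u$, it maps bumps to bumps. If $e\cdot g$ lay above (below) $\mathrm{bp}(e)$, then $\mathrm{bp}(e)\cdot g>\mathrm{bp}(e)$ (resp. $<$). By iteration every $e\cdot g^n$, $n\ge1$, would lie above (below) $\mathrm{bp}(e)$, contradicting (a). So by Lemma 13(i), $P\mapsto P^{g(P)}$ maps $Y_\Theta$ into itself, for every component $\Theta$.

**Step (c): triviality spreads over a component.** *If $g(P)=e$ for one $P\in Y_\Theta$, then $g=e$ on $Y_\Theta$.* By Proposition 11 with $h=g$, $g=e$ on $[V(P)]$. So let $g=e$ on $[V]$ and let $\mathcal P(V,V')$ or $\mathcal P(V',V)$ be nonempty; we show $g=e$ on $[V']$. By Corollary 9 realize an element of it by a chain $pG\sqcup qG$ with trivial stabilizers. One of $p,q$, say $y$, has order in $[V]$ and is fixed by $g$; hence so are all $yu^i$. The other one, $y'$, has order in $[V']$. Since $q$ is between $p$ and $pu$, $q\in\mathrm{bp}(p)=\mathrm{bp}(q)$; so $y'\in\mathrm{bp}(y)$, and $y'$ lies weakly between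 $yu^i$ and $yu^{i+1}$ for some $i$. So $y'g^n$ stays in this interval for all $n$. By (a), $y'g^n=y'u^j$ for some $n\ge1$ and $j$, and as $g,u$ commute, $y'g^{nM}=y'u^{jM}$ for all $M\ge1$. If $j\neq0$, the points $y'u^{jM}$ leave the interval for large $M$. So $j=0$ and $y'g^n=y'$; as $g$ preserves order, $y'g=y'$. Since $\mathrm{Stab}(y')=1$, $g$ has value $e$ at the order of $y'$, and by Proposition 11 $g=e$ on $[V']$.

**Step (d): each component contributes a copy of $\mathbb Z$.** Let $J_\Theta=\{g\in C(u):g=e\text{ on }Y_\Theta\}$. It is a subgroup by (2). It is normal: for $g\in J_\Theta$, $k\in C(u)$, $P\in Y_\Theta$ put $P_1=P^{k^{-1}(P)}$, which is in $Y_\Theta$ by (b); then $(k^{-1}gk)(P)=k^{-1}(P)\,g(P_1)\,k(P_1^{g(P_1)})=k^{-1}(P)\,k(P_1)=e$. It is closed under $\vee,\wedge$ and convex, as one sees from values. So $W_\Theta=C(u)/J_\Theta$ is an $\ell$-group.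

*It is totally ordered.* Choose $P\in Y_\Theta$. If $g(P)>_Pe$ (resp. $<_Pe$, $=e$), then $g\wedge e$ (resp. $g\vee e$, $g$) has value $e$ at $P$ and lies in $J_\Theta$ by (c). So the image of $g$ is $\ge e$ (resp. $\le e$, $=e$).

*It is $\mathbb Z$.* Fix $P_0\in Y_\Theta$. The map $g\mapsto g(P_0)$ is well defined on $W_\Theta$, since $(gn)(P_0)=g(P_0)n(P_0^{g(P_0)})=g(P_0)$ for $n\in J_\Theta$, by (b). It is injective, since $e\cdot g=e\cdot g_1$ in $(G,P_0)$ gives $(gg_1^{-1})(P_0)=e$, so $gg_1^{-1}\in J_\Theta$ by (c). By Proposition 7 every coset of $\langle u\rangle$ in $W_\Theta$ has a representative with $g(P_0)\in\mathrm B_C$. So the central subgroup $\langle u\rangle$ has finite index. It is infinite cyclic, because $e\cdot u^k\ne e$ in $(G,P_0)$ for $k\neq0$. $W_\Theta$ is torsion-free, being totally ordered. By Schur's theorem its derived group is finite, hence trivial. So $W_\Theta$ is finitely generated torsion-free abelian of rank $1$, i.e. a totally ordered copy of $\mathbb Z$.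

**Step (e): the components are independent.** By (10), $\bigcap_\Theta J_\Theta=u^\perp$, so $C(u)/u^\perp$ embeds as an $\ell$-group in $\prod_\Theta W_\Theta$. *The embedding is onto.* Given $g_\Theta\in C(u)$ for each $\Theta$, put $f=g_\Theta$ on $Y_\Theta$.

*$f$ satisfies (I).* Within one component this is Lemma 4 for $g_\Theta$. Between different components a failure at $P\in Y_\Theta$, $Q\in Y_{\Theta'}$ would give, by Lemmas 5 and 13(ii) as in Theorem 14, $p<q$ with $\mathrm{bp}(p)<\mathrm{bp}(q)$ and $pf(P)>qf(Q)$. But $pf(P)=p\cdot g_\Theta\in\mathrm{bp}(p)$ and $qf(Q)=q\cdot g_{\Theta'}\in\mathrm{bp}(q)$ by (b), since $pG\cong(G,P)$ and $qG\cong(G,Q)$. Contradiction. So $f=g'|_{Y_u}$ with $g'\in F$.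

*$g'\in C(u)$.* For $P\in Y_\Theta$, $P^{u(P)}\in Y_\Theta$, and by (2) $(ug')(P)=(ug_\Theta)(P)=(g_\Theta u)(P)=(g'u)(P)$. For $P\notin Y_u$ let $z=e\cdot g'$ in $(G,P)$. If $zu\neq z$, then $P^z\in Y_u$; let $\Theta$ be the component of $V(P^z)$ and $k=z\cdot g_\Theta^{-1}$. By (b) applied to $g_\Theta^{-1}$ at $P^z$, $P^k\in Y_\Theta$. So $k\cdot g'=k\cdot g_\Theta=z=e\cdot g'$, hence $k=e$ and $P\in Y_u$, a contradiction. So $(ug')(P)=z=(g'u)(P)$. By Proposition 3, $g'\in C(u)$. Finally $(g'g_\Theta^{-1})(P)=e\cdot g_\Theta g_\Theta^{-1}=e$ for $P\in Y_\Theta$, so $g'$ has the prescribed image in each $W_\Theta$.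

Thus $C(u)/u^\perp\cong\mathbb Z^c$ with the cardinal order, where $c$ is the number of components. It is computable, and $c\ge1$ since $Y_u\ne\emptyset$ by Proposition 3. This proves Theorem 2. $\blacksquare$

*Example.* For $u=a$ we found at least two components in Section 7, so $c(a)\ge2$. This matches Test 3: $a^+\wedge a^-=(a\,a^-)\wedge a^-=(a\wedge e)\,a^-=e$, using $a\,a^-=e\vee a=a^+$ and $a\wedge e=(a^-)^{-1}$. So $a^+$ and $a^-$ are two orthogonal elements of $C(a)$. Here $Y_a=X$, so $a^\perp=\{e\}$ by (10) and Proposition 3. Both $a^+$ and $a^-$ are therefore nontrivial in $C(a)/a^\perp=C(a)$, which is impossible in a single totally ordered copy of $\mathbb Z$.
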